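# Solutions of $\Delta u+u^q=0$ in a punctured ball that blow up faster than $|x|^{-2/(q-1)}$

## 1. The profile $Ls^{-a}-s^{-m}\psi$

Split $\mathbb R^N=\mathbb R^n\times\mathbb R$ with $n=N-1$, and write $x=(x',z)$, $s=|x'|$, $r=|x|$, $s=r\sin\theta$ with $\theta\in[0,\pi]$. The line $\{s=0\}$ is called the axis. Let $q>1$ and $a=\frac2{q-1}$, so that $qa=a+2$. For $s>0$ and any real $k$,
$$\Delta s^{-k}=-k(n-2-k)\,s^{-k-2}. \tag{1}$$
If $0<a<n-2$, formula (1) with $k=a$ shows that
$$U_\infty=Ls^{-a},\qquad L=\big(a(n-2-a)\big)^{1/(q-1)}, \tag{2}$$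
solves $\Delta U_\infty+U_\infty^q=0$ off the axis, because $L\,a(n-2-a)s^{-a-2}=L^qs^{-qa}$. It is singular along the whole axis. The derivative of $u\mapsto u^q$ at $U_\infty$ is
$$qU_\infty^{q-1}=As^{-2},\qquad A=qL^{q-1}=qa(n-2-a)=(a+2)(n-2-a). \tag{3}$$
By (1), the powers $s^{-k}$ killed by the linearized operator $\Delta+As^{-2}$ are those with
$$k^2-(n-2)k+A=0. \tag{4}$$
Suppose that the roots are real and distinct, let $m$ be the smaller one, suppose $m>a$, and put $b=m-a>0$. The object on which everything turns is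
$$u=Ls^{-a}-s^{-m}\psi(s,z),\qquad \psi\approx\mu\Psi,\qquad \Psi(0,z)=z^p, \tag{5}$$
where $\mu>0$ is small, $p>b$ is an even integer, and $\Psi$ is a homogeneous polynomial of degree $p$ chosen so that $s^{-m}\Psi$ solves the linearized equation.

Look at (5) at a fixed height $z\neq0$ near the axis. The two terms balance when $Ls^{-a}=\mu z^ps^{-m}$, that is, when $s^b=\mu z^p/L$. So there is a core around the axis, of width comparable to $|z|^{p/b}$, and since $p>b$ it is much thinner than $|z|$. Outside the core $u$ is close to $U_\infty$. Inside the core (5) with $\psi=\mu\Psi$ is useless, but if a true solution continues into the core and stays of the size it has at the edge, then that size is $(\text{width})^{-a}$, i.e. $|z|^{-pa/b}$. The integer $p$ is ours to choose, so such a solution would be as large as any given power of $1/|x|$.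

## 2. The bound $u\le C|x|^{-2/(q-1)}$ and its failure

Let $N\ge3$, $q>1$, $R>0$, $B^*(O,R)=B(O,R)\setminus\{O\}$. We consider nonnegative $u\in C^2(B^*(O,R))$ with
$$\Delta u+u^q=0\quad\text{in }B^*(O,R). \tag{6}$$
The equation is preserved by $u\mapsto c^au(c\,\cdot)$, which suggests that $|x|^{-a}$ is the natural size near $O$. The question is whether a single solution can exceed that size. The conjecture to be decided says that it cannot: for any $q>1$ and any nonnegative solution $u$ in $B^*(O,R)$ there is a constant $C=C(N,q,u)$ with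
$$u(x)\le C|x|^{-2/(q-1)}\qquad\text{for all }x\in B^*(O,R/4). \tag{7}$$

Two facts are quoted with the problem. First, an averaged version of (7) is true: for every $q>1$, every nonnegative solution $u$ and every $\alpha\in[1,N/(N-2))$,
$$\|u(r,\cdot)\|_{L^\alpha(S^{N-1})}\le C(N,q,u,\alpha)\,r^{-2/(q-1)}\qquad(0<r<R/4). \tag{8}$$
Second, the constant must be allowed to depend on $u$: when $N>3$ and $q=(N+1)/(N-3)$, no estimate (7) holding for all solutions with a constant independent of $u$ is possible. Fact (8) tells us where to look for a counterexample. The excess must sit on small parts of the spheres, such as a thin neighborhood of an axis.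

**Theorem 1.** Let $N\ge12$,
$$q>q^*(N):=1+\frac{4}{N-5-2\sqrt{N-2}},$$
$R>0$, and let $a,L,m,b$ be as in Section 1 (Lemma 2 below shows that they are well defined). Let $p>b$ be an even integer. There is a positive solution $u\in C^2(B^*(O,R))$ of $\Delta u+u^q=0$ with
$$0<\limsup_{x\to0}|x|^{pa/b}u(x)<\infty,$$
and $|x|^au(x)\to L(\sin\theta)^{-a}$ as $|x|\to0$, locally uniformly for $\theta\in(0,\pi)$.

Since $pa/b>a=\frac2{q-1}$, we get $\limsup_{x\to0}|x|^{2/(q-1)}u(x)=\infty$, so (7) fails for this $u$ with every constant. The conjecture is therefore false. Moreover, for such $N,q$ no bound $u\le C(u)|x|^{-k}$ with $k$ depending only on $N,q$ can hold for all solutions: choose an even $p$ with $p>b$ and $pa/b>k$.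

The exponent $q^*(N)$ is the Joseph–Lundgren exponent of dimension $N-1$. As for the other exponents: for $1<q\le\frac{N+2}{N-2}$ the bound (7) with $C=C(N,q,u)$ is classical (P.-L. Lions, Aviles, Gidas–Spruck, Caffarelli–Gidas–Spruck); this is not used below. Nothing is claimed for $\frac{N+2}{N-2}<q\le q^*(N)$ when $N\ge12$, nor for $q>\frac{N+2}{N-2}$ when $3\le N\le11$.

It suffices to find $u$ in some small ball $B^*(O,\varepsilon_0)$. Indeed, with $c=\varepsilon_0/R$ the function $\tilde u=c^au(c\,\cdot)$ is a solution in $B^*(O,R)$, with $|x|^a\tilde u(x)=|cx|^au(cx)$, and the limsup is only multiplied by a positive constant.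

## 3. The exponents $a$, $m$, $K$, $b$

**Lemma 2.** Let $n=N-1\ge11$. The condition $q>q^*(N)$ means $0<a<\frac{n-4}2-\sqrt{n-1}$, and the right side is positive. Under this condition $a<\frac{n-2}2$, $a+2<n$, $(n-2)^2>4A$, and the smaller root $m$ of (4) satisfies $a<m<\frac{n-2}2$. Consequently $b=m-a>0$, and
$$K:=n-2m=2+\sqrt{(n-2)^2-4A}>2 .\tag{9}$$

*Proof.* In terms of $n$, $q^*(N)=1+4/(n-4-2\sqrt{n-1})$, and $(n-4)^2-4(n-1)=(n-2)(n-10)>0$, so the denominator is positive. Then $q-1>4/(n-4-2\sqrt{n-1})$ is the same as $a=\frac2{q-1}<\frac{n-4-2\sqrt{n-1}}2$. This gives $a<\frac{n-4}2$, hence $a<\frac{n-2}2$ and $a+2<n$. Next, expanding (3),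
$$(n-2)^2-4A=4a^2-4(n-4)a+(n-2)^2-8(n-2).$$
As a quadratic in $a$ this has quarter-discriminant $4\big[(n-4)^2-(n-2)^2+8(n-2)\big]=4\cdot4(n-1)$, hence roots $\frac{n-4}2\pm\sqrt{n-1}$. Since $a$ is below the smaller root, $(n-2)^2>4A$. So (4) has two real roots placed symmetrically about $\frac{n-2}2$, and $m<\frac{n-2}2$. At $k=a$ the quadratic in (4) equals $(n-2-a)(-a+a+2)=2(n-2-a)>0$, so $a$ is not between the roots; since $a<\frac{n-2}2$, $a<m$. Finally $2m=(n-2)-\sqrt{(n-2)^2-4A}$ gives (9). $\square$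

A case to keep in mind is $N=17$, $q=2$. Then $n=16$, $a=2$, and $2<6-\sqrt{15}\approx2.13$, so the hypothesis holds. Here $L=24$, $A=4\cdot12=48$, equation (4) is $k^2-14k+48=0$ with roots $6,8$, so $m=6$, $K=4$, $b=4$. The smallest admissible $p$ is $6$, the core has width of order $|z|^{3/2}$, and the rate in Theorem 1 is $|x|^{-3}$, against the $O(|x|^{-2})$ of the conjecture.

If instead $(n-2)^2<4A$, the radial solutions of $\Delta w+As^{-2}w=0$ are $s^{-(n-2)/2}$ times a sine or cosine of a multiple of $\log s$. They oscillate, and the comparison arguments below have no starting point.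

## 4. Conjugation to $\Delta_K$ and the polynomial $\Psi$

Let $H=\{(s,z):s>0\}$ be the open half-plane.

**Definition.** $\Delta_K=\partial_{zz}+\partial_{ss}+\frac{K-1}s\partial_s$ on $H$. It is symmetric with respect to the measure $s^{K-1}ds\,dz$, since $s^{K-1}\Delta_K=\partial_z(s^{K-1}\partial_z)+\partial_s(s^{K-1}\partial_s)$. For $\eta,f\in L^1_{loc}(H)$ we say that $\Delta_K\eta=f$ in $\mathcal D'(H)$ if $\int\eta\,\Delta_K\varphi\,s^{K-1}=\int f\varphi\,s^{K-1}$ for all $\varphi\in C_c^\infty(H)$.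

When $K$ is an integer, $\Delta_K$ is the Laplacian of $\mathbb R^{K+1}$ acting on functions of $z$ and of the distance $s$ to the $z$-axis. In the case $N=17$, $q=2$ it is the axially symmetric Laplacian of $\mathbb R^5$. In general $K>2$ is real, and we use throughout that
$$\Delta_Ks^{2-K}=(2-K)(1-K)s^{-K}+(K-1)(2-K)s^{-K}=0. \tag{10}$$

The operator appears because, for $\psi=\psi(s,z)$,
$$s^m\big(\Delta+As^{-2}\big)(s^{-m}\psi)=\Delta_K\psi. \tag{11}$$
Indeed $\Delta(s^{-m}\psi)=s^{-m}\big[\psi_{zz}+\psi_{ss}+\frac{n-1-2m}s\psi_s+\big(m(m+1)-m(n-1)\big)s^{-2}\psi\big]$; here $n-1-2m=K-1$ and $m(m+1)-m(n-1)=m^2-(n-2)m=-A$.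

**The polynomial.** Let
$$\Psi=\sum_{i=0}^{p/2}c_is^{2i}z^{p-2i},\qquad c_0=1,\qquad c_{i+1}(2i+2)(2i+K)=-c_i(p-2i)(p-2i-1).$$
Since $\Delta_K(s^{2i}z^{p-2i})=2i(2i+K-2)s^{2i-2}z^{p-2i}+(p-2i)(p-2i-1)s^{2i}z^{p-2i-2}$, the recursion says exactly that the coefficient of each $s^{2i}z^{p-2i-2}$ in $\Delta_K\Psi$ vanishes. So $\Delta_K\Psi=0$, $\Psi$ is homogeneous of degree $p$, and $\Psi(0,z)=z^p$. For $K=4$, $p=6$ it is $z^6-\frac{15}4s^2z^4+\frac{15}8s^4z^2-\frac5{64}s^6$.

Put $M_0=\max_{r=1}|\Psi|\ge1$. As $p$ is even, $\Psi=1$ at both poles of the circle $r=1$, so by continuity and homogeneity we can fix $\delta\in(0,\frac12]$ with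
$$\Psi\ge\tfrac12r^p\qquad\text{for }s\le\delta r. \tag{12}$$

## 5. Homogeneous solutions, the linear correction, and two insufficient bounds

Simple candidates do not settle the question. A homogeneous solution $u=r^{-a}\omega(x/r)$ with $\omega$ continuous on the sphere satisfies (7) with $C=\max\omega$. For instance $\lambda|x|^{-a}$ with $\lambda^{q-1}=a(N-2-a)$ is of this kind. The function $U_\infty$ itself equals $Lr^{-a}(\sin\theta)^{-a}$, which violates (7), but it is not in $C^2(B^*)$. We must smooth $U_\infty$ across the axis away from $O$, on a scale much smaller than $r$.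

The linearized correction alone, $u=Ls^{-a}-\mu s^{-m}\Psi$, solves the equation to first order by (11). But at fixed $z\ne0$ it tends to $-\infty$ as $s\to0$, because $m>a$. The ratio of correction to main term is governed by $\tau=s^{-b}\psi$, and linearization loses its meaning where $\tau$ is not small, which is the core $s\lesssim(\mu|z|^p)^{1/b}$.

To keep the full nonlinearity, use $u_+=\max(u,0)$ and set $u=U_\infty-s^{-m}\psi=s^{-a}(L-\tau)$, $\tau=s^{-b}\psi$. By (11), $s^m\Delta u=-L^qs^{m-a-2}-\Delta_K\psi+As^{-2}\psi$. Since $m-aq=m-a-2=b-2$,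
$$s^m(\Delta u+u_+^q)=-\Delta_K\psi+s^{b-2}g(s^{-b}\psi),\qquad g(\tau)=A\tau-L^q+(L-\tau)_+^q. \tag{13}$$
So we want $\Delta_K\psi=s^{b-2}g(s^{-b}\psi)$ with $\psi\approx\mu\Psi$. The function $g$ is $C^1$ and convex, $g(0)=0$, $g'(0)=A-qL^{q-1}=0$, hence $g\ge0$.

Write $\psi=\mu\Psi+\eta$ and try to treat $\eta$ as a small perturbation. Near $\tau=0$ we have $g\le C\tau^2$. If this quadratic bound is used everywhere, the source is bounded by $C\mu^2r^{2p}s^{-b-2}$; against the measure $s^{K-1}ds\,dz$ this is integrable at the axis only if $K-3-b>-1$, that is, $b<K-2$. For $N=17$, $q=2$ we have $b=4$ and $K-2=2$, so the integral diverges and the scheme stops at this point. On the other hand $(L-\tau)_+^q\le L^q$ for $\tau\ge0$, so $g(\tau)\le A\tau$ there. This gives the source bound $CA\mu r^ps^{-2}$, which is integrable (as $K>2$), but it is only proportional to $\mu$, so it does not make $\eta$ small compared with $\mu\Psi$. The quadratic bound is small but not integrable, and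 the linear one is integrable but not small. Interpolating gives a bound that is both.

**Lemma 3.** Put $\tau_0=\min(1,L/2)$. For each $\gamma\in(0,1]$ there is $C_g$ with
$$0\le g(\tau)\le C_g|\tau|^{1+\gamma}\qquad\text{for all }\tau\ge-\tau_0. \tag{14}$$

*Proof.* On $[-\tau_0,\tau_0]$ we have $L-\tau\ge L/2$, so $g$ is $C^2$ there and $g\le C\tau^2\le C|\tau|^{1+\gamma}$, as $|\tau|\le1$. For $\tau\ge\tau_0$, $g\le A\tau\le A\tau_0^{-\gamma}\tau^{1+\gamma}$. $\square$

Fix once and for all $\gamma\in(0,1]$ so small that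
$$\beta:=b\gamma<K-2,\qquad \sigma:=\gamma(p-b)\in(0,1). \tag{15}$$
In the numerical case with $p=6$, the choice $\gamma=\frac14$ gives $\beta=1<2$ and $\sigma=\frac12$.

The plan is as follows. Solve for $\psi$ by a fixed point, with $g$ truncated so that (14) always applies; show that the truncation is never active; then enter the core by rescaling it to unit width, and prove there that $u>0$ and that $u$ is smooth across the axis. Below, $C$ denotes constants that may change from line to line.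

## 6. Regularity and a maximum principle for $\Delta_K$

**Lemma 4 (regularity).** If $\eta,f\in L^\infty_{loc}(H)$ and $\Delta_K\eta=f$ in $\mathcal D'(H)$, then $\eta\in W^{2,t}_{loc}(H)$ for all $t<\infty$, and for balls $B'\Subset B\Subset H$ the norm of $\eta$ in $W^{2,t}(B')$ is controlled by $\|\eta\|_{L^\infty(B)}+\|f\|_{L^\infty(B)}$.

*Proof.* On $B$ the operator $\Delta_K$ is uniformly elliptic with smooth coefficients and no zero-order term, so there is $w\in W^{2,t}(B)\cap W^{1,t}_0(B)$ with $\Delta_Kw=f$. By symmetry $w$ also solves the equation in the distributional sense on $B$, so $\eta-w$ is a distributional solution of $\Delta_K(\eta-w)=0$ and is smooth. Hence $\eta\in W^{2,t}_{loc}$, and the bound is the interior $L^t$ estimate. $\square$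

For $t>2$, $W^{2,t}_{loc}(H)\subset C^1(H)$, as $H$ is two-dimensional. We always use continuous representatives.

**Lemma 5 (maximum principle).** Let $D\subset H$ be bounded and open, $\zeta\in W^{2,3}_{loc}(D)$, $\Delta_K\zeta\ge0$ a.e. on $\{\zeta>0\}$, and $\limsup\zeta\le0$ at every point of $\partial D$, including those with $s=0$. Then $\zeta\le0$ in $D$.

*Proof.* $\zeta$ is continuous. Suppose $\sup\zeta>0$ and take $0<\kappa<\sup\zeta$. By the boundary condition and the boundedness of $D$, the set $\{\zeta\ge\kappa\}$ is a compact subset of $D$. So $E=\{\zeta>\kappa\}$ is open with compact closure in $D\subset H$, the coefficients of $\Delta_K$ are bounded on $E$, $\zeta=\kappa$ on $\partial E$, and $\Delta_K\zeta\ge0$ a.e. in $E$. The Aleksandrov maximum principle (Gilbarg–Trudinger, Thm 9.1), applied to $\zeta-\kappa$, gives $\zeta\le\kappa$ in $E$, a contradiction. $\square$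

## 7. A right inverse of $\Delta_K$ that gains $r^\sigma$ at the origin

We must solve $\Delta_K\eta=f$ with $\eta$ smaller than $r^p$ at the origin. The potential of $f$ against a fundamental solution does not do this: for $f\ge0$, $f\not\equiv0$, it has a nonzero limiting size at $O$ coming from sources far from $O$. The cure is to subtract from the kernel its expansion at $O$ up to degree $p$. The subtracted terms are $\Delta_K$-harmonic, so the equation is unaffected.

**Lemma 6.** There is a linear operator $\mathcal R$, defined on measurable $f$ on $H$ vanishing for $r>\frac12$ with $|f|\le Br^{p+\sigma-2}(\sin\theta)^{-2-\beta}$ for some $B$, such that $\eta=\mathcal Rf$ satisfies $\Delta_K\eta=f$ in $\mathcal D'(H)$ and, with $C$ independent of $f$,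
$$|\eta|\le CB\,r^{p+\sigma}(\sin\theta)^{-\beta}\ \text{ on }H,\qquad |\eta|\le CB\ \text{ for }\tfrac34\le r\le1. \tag{16}$$

For $x=(s,z)$ and $y=(s',z')$ in $H$, with polar coordinates $(r,\theta)$ and $(r',\theta')$, let
$$G(x,y)=\int_0^\pi d_\alpha^{1-K}\sin^{K-2}\alpha\,d\alpha,\qquad d_\alpha^2=(z-z')^2+s^2+s'^2-2ss'\cos\alpha. \tag{17}$$
For $K=4$ this is, up to a constant, the fundamental solution $|\cdot|^{-3}$ of $\mathbb R^5$ averaged over rotations about the axis.

**Step (a): $G$ is a fundamental solution.** The aim is: for $\varphi\in C_c^\infty(H)$ and $y\in H$,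
$$\int_HG(x,y)\,\Delta_K\varphi(x)\,s^{K-1}dx=-c_K\varphi(y),\qquad c_K>0. \tag{18}$$
Put $X=(s\cos\alpha,s\sin\alpha,z)\in\mathbb R^3$, $Y_0=(s',0,z')$, $\hat\varphi(X)=\varphi\big(\sqrt{X_1^2+X_2^2},X_3\big)$ and $\mathcal L=\Delta_X+\frac{K-2}{X_2}\partial_{X_2}$. Since $\varphi$ has compact support in $s>0$, $\hat\varphi$ is smooth. We have $\Delta_X\hat\varphi=\varphi_{ss}+\frac1s\varphi_s+\varphi_{zz}$ and $\frac{K-2}{X_2}\partial_{X_2}\hat\varphi=\frac{K-2}s\varphi_s$, so $\mathcal L\hat\varphi=\widehat{\Delta_K\varphi}$. Also $d_\alpha=|X-Y_0|$ and $X_2^{K-2}dX=s^{K-1}\sin^{K-2}\alpha\,ds\,d\alpha\,dz$. So the left side of (18) is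
$$\int_{X_2>0}|X-Y_0|^{1-K}\,\mathcal L\hat\varphi\;X_2^{K-2}dX,$$
which converges absolutely: with $\rho=|X-Y_0|$ and $X_2\le\rho$, near $Y_0$ the integrand is $O(\rho^{1-K}\rho^{K-2})$ against $\rho^2d\rho$.

Note that $X_2^{K-2}\mathcal L=\operatorname{div}(X_2^{K-2}\nabla\,\cdot)$. As $Y_0\in\{X_2=0\}$, we have $\partial_{X_2}\rho=X_2/\rho$, so $\mathcal L\Phi(\rho)=\Phi''+\frac2\rho\Phi'+\frac{K-2}\rho\Phi'=\Phi''+\frac K\rho\Phi'$. In particular $\mathcal L\rho^{1-K}=0$ off $Y_0$. Green's identity on $\{X_2>\epsilon',\rho>\epsilon\}$ gives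
$$\int\rho^{1-K}\mathcal L\hat\varphi\,X_2^{K-2}dX=\int_{\partial}\big(\rho^{1-K}\partial_\nu\hat\varphi-\hat\varphi\,\partial_\nu\rho^{1-K}\big)X_2^{K-2}dS .$$
Let first $\epsilon'\to0$ with $\epsilon$ fixed. The flux through $\{X_2=\epsilon'\}$ is $O(\epsilon'^{K-2})\to0$, because $K>2$. On the half-sphere $\rho=\epsilon$ the outward normal is $-\omega$, and the weighted area element is $\epsilon^2(\epsilon\omega_2)^{K-2}d\omega=\epsilon^K\omega_2^{K-2}d\omega$. The first term contributes $O(\epsilon^{1-K}\epsilon^K)=O(\epsilon)$. In the second, $-\hat\varphi\,\partial_\nu\rho^{1-K}=(1-K)\epsilon^{-K}\hat\varphi$, so as $\epsilon\to0$ it contributes $-c_K\hat\varphi(Y_0)=-c_K\varphi(y)$ with $c_K=(K-1)\int_{S^2,\,\omega_2>0}\omega_2^{K-2}d\omega>0$. This is (18).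

**Step (b): expansion of the kernel at the origin.** The aim is to write $G$ as a sum of $\Delta_K$-harmonic homogeneous terms and to bound the remainder. Recall the Gegenbauer polynomials $C_j^\lambda$, defined by $(1-2\xi t+t^2)^{-\lambda}=\sum_jC_j^\lambda(\xi)t^j$; for instance $C_0^\lambda=1$, $C_1^\lambda=2\lambda\xi$. For $\xi=\cos\phi$ the left side is $(1-te^{i\phi})^{-\lambda}(1-te^{-i\phi})^{-\lambda}$. For $\lambda>0$ the binomial series of $(1-w)^{-\lambda}$ has positive coefficients, so $|C_j^\lambda(\xi)|\le C_j^\lambda(1)$, and $C_j^\lambda(1)$ is the $j$-th coefficient of $(1-t)^{-2\lambda}$, which is at most $C(1+j)^{2\lambda-1}$. We use $\lambda=\frac{K-1}2$, so this bound is $C(1+j)^{K-2}$.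

With $\xi=\cos\theta\cos\theta'+\sin\theta\sin\theta'\cos\alpha\in[-1,1]$ we have $d_\alpha^2=r^2+r'^2-2rr'\xi$. Hence for $r<r'$, $G=\sum_jP_j$ with
$$P_j(x,y)=r^jr'^{\,1-K-j}\int_0^\pi C_j^{(K-1)/2}(\xi)\sin^{K-2}\alpha\,d\alpha,\qquad |P_j|\le C(1+j)^{K-2}r^jr'^{\,1-K-j}. \tag{19}$$
The formula for $P_j$ and its bound make sense for all $x,y\in H$.

Each $P_j(\cdot,y)$ is $\Delta_K$-harmonic in $\mathcal D'(H)$. To see this, let $\varphi\in C_c^\infty(H\cap\{r<r'\})$ and $0<t\le1$. After the substitution $\tilde x=tx$, the integral $\int G(tx,y)\Delta_K\varphi(x)s^{K-1}dx$ is a multiple of the left side of (18) for the test function $\varphi(\cdot/t)$, whose support lies in $\{r<tr'\}$ and does not contain $y$. So it is $0$. The series converges uniformly on $\operatorname{supp}\varphi$, and therefore $\sum_jt^j\int P_j(x,y)\Delta_K\varphi\,s^{K-1}dx=0$ for $0<t\le1$. A power series vanishing on $(0,1]$ has zero coefficients. This settles test functions supported in $\{r<r'\}$.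 Since $P_j(\cdot,y)$ is homogeneous of degree $j$, a scaling brings any $\varphi\in C_c^\infty(H)$ into that region.

Put $G_p=G-\sum_{j\le p}P_j$. For $r'>2r$, (19) gives
$$|G_p|\le\sum_{j>p}C(1+j)^{K-2}r^jr'^{\,1-K-j}\le Cr^{p+1}r'^{-K-p}. \tag{20}$$

**Step (c): the estimates (16).** Define
$$\mathcal Rf(x)=-c_K^{-1}\int_{r'\le1/2}G_p(x,y)f(y)\,s'^{K-1}dy,\qquad s'^{K-1}dy=r'^K\sin^{K-1}\theta'\,dr'd\theta'.$$
By linearity take $B=1$. Then $|f|s'^{K-1}dy\le r'^{K+p+\sigma-2}(\sin\theta')^{K-3-\beta}dr'd\theta'$, and $\int_0^\pi(\sin\theta')^{K-3-\beta}d\theta'<\infty$ because $\beta<K-2$. We bound $\int|G_p||f|s'^{K-1}dy$ in three parts.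

*Part $r'>2r$.* By (20) it is at most $Cr^{p+1}\int_{2r}^\infty r'^{\sigma-2}dr'\le Cr^{p+\sigma}$, as $\sigma<1$.

*Part $r'\le2r$, terms $P_j$ with $j\le p$.* By (19) it is at most $Cr^j\int_0^{2r}r'^{p+\sigma-1-j}dr'\le Cr^{p+\sigma}$, as $\sigma>0$ and $j\le p$.

*Part $r'\le2r$, term $G$.* Here $G$ is homogeneous of degree $1-K$ in $(x,y)$ jointly, and the total degree of the integral is $(1-K)+(p+\sigma-2)+(K-1)+2=p+\sigma$. So we may take $r=1$. For $r'\le\frac12$ we have $d_\alpha\ge\frac12$, $G\le C$, and the contribution is at most $C$. For $\frac12\le r'\le2$, $\sin\theta'=s'/r'\ge s'/2$, so $|f|s'^{K-1}\le Cs'^{K-3-\beta}$. We integrate first in $z'$ over $\mathbb R$, using $\int_{\mathbb R}(\zeta^2+d^2)^{(1-K)/2}d\zeta=Cd^{2-K}$, valid as $K>2$. We get at most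
$$C\int_0^2s'^{K-3-\beta}\int_0^\pi\big(s^2+s'^2-2ss'\cos\alpha\big)^{\frac{2-K}2}\sin^{K-2}\alpha\,d\alpha\,ds'.$$
With $t=\min(s,s')/\max(s,s')$ we have $1+t^2-2t\cos\alpha=(t-\cos\alpha)^2+\sin^2\alpha\ge\sin^2\alpha$, so the inner integral is at most $\pi\max(s,s')^{2-K}$. The whole is then at most
$$C\Big(s^{2-K}\int_0^ss'^{K-3-\beta}ds'+\int_s^\infty s'^{-1-\beta}ds'\Big)\le Cs^{-\beta},$$
and $s=\sin\theta$ when $r=1$. Undoing the scaling, this part is at most $Cr^{p+\sigma}(\sin\theta)^{-\beta}$.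

The three parts give the first bound in (16). For the second, let $\frac34\le r\le1$ and $r'\le\frac12$. Then $d_\alpha\ge\frac14$, $G\le C$, and $|P_j|\le Cr'^{1-K-j}$. So the integral is at most $C\int_0^{1/2}\big(r'^{K+p+\sigma-2}+\sum_{j\le p}r'^{p+\sigma-1-j}\big)dr'\le C$.

**Step (d): the equation.** Let $\varphi\in C_c^\infty(H)$. By Step (c), $x\mapsto\int|G_p(x,y)f(y)|s'^{K-1}dy$ is bounded on $\operatorname{supp}\varphi$, so Fubini applies to the double integral of $G_p\,f\,\Delta_K\varphi$. By Steps (a) and (b), $\int G_p(x,y)\Delta_K\varphi(x)s^{K-1}dx=-c_K\varphi(y)$ for each $y$. Hence $\int\eta\,\Delta_K\varphi\,s^{K-1}=\int f\varphi\,s^{K-1}$, and Lemma 6 is proved. $\square$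

Admissible $f$ are in $L^\infty_{loc}(H)$, so Lemma 4 gives $\mathcal Rf\in W^{2,t}_{loc}(H)\subset C^1(H)$ for large $t$.

## 8. The truncated equation and Schauder's theorem

The purpose of this section is a solution of $\Delta_K\psi=s^{b-2}g(s^{-b}T\psi)$, where $T$ truncates $\psi$ so that the source is under control whatever $\psi$ is.

**Truncation.** Let $\mu\in(0,1]$ satisfy $2M_0\mu\delta^{-b}\le\tau_0$; two more smallness conditions follow. For $0<r<\frac12$ put $F(s,z,\psi)=s^{b-2}g(s^{-b}T\psi)$ with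
$$T\psi=\begin{cases}\min\big(\max(\psi,0),\,2\mu\Psi\big), & s<\delta r,\\ \min\big(\max(\psi,-2M_0\mu r^p),\,2M_0\mu r^p\big), & s\ge\delta r,\end{cases}$$
and $F=0$ for $r\ge\frac12$. Where $s<\delta r$ we have $\Psi>0$ by (12), and $0\le T\psi\le2\mu\Psi$. In all cases $|T\psi|\le2M_0\mu r^p$. For $s\ge\delta r$, $|s^{-b}T\psi|\le2M_0\mu\delta^{-b}r^{p-b}\le\tau_0$. So $s^{-b}T\psi\ge-\tau_0$ always, and (14) gives
$$0\le F\le C\mu^{1+\gamma}r^{p(1+\gamma)}s^{-2-b\gamma}=C\mu^{1+\gamma}r^{p+\sigma-2}(\sin\theta)^{-2-\beta}, \tag{21}$$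
with $C$ independent of $\mu$ and $\psi$. This is where (15) enters: $p(1+\gamma)-2-b\gamma=p+\sigma-2$. By Lemma 6 there is $C'$, independent of $\mu$ and $\psi$, such that for every measurable $\psi$ the function $\eta=\mathcal R[F(\cdot,\psi)]$ satisfies
$$|\eta|\le C'\mu^{1+\gamma}r^{p+\sigma}(\sin\theta)^{-\beta}=C'\mu r^p\big(\mu r^ps^{-b}\big)^\gamma,\qquad |\eta|\le C'\mu^{1+\gamma}\ \ (\tfrac34\le r\le1). \tag{22}$$
Now fix $\mu$ so small that also $C'\delta^{-\beta}\mu^\gamma\le\frac14$ and $C'\mu^\gamma\le\frac14$.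

**The map.** Let $\Omega=H\cap\{r<1\}$, $X=L^1(\Omega;s^{K-1}ds\,dz)$, and $S(\eta)=\mathcal R[F(\cdot,\mu\Psi+\eta)]|_\Omega$ for $\eta\in X$. By (22), $S$ maps $X$ into
$$\mathcal C=\{\eta:\ |\eta|\le C'\mu^{1+\gamma}r^{p+\sigma}(\sin\theta)^{-\beta}\ \text{a.e. in }\Omega\},$$
which is a closed, convex, bounded subset of $X$, because the majorant is integrable for the weight $s^{K-1}$.

**Continuity of $S$.** Let $\eta_i\to\eta$ in $X$. Any subsequence has a further subsequence converging a.e. Since $F$ is measurable in $(s,z)$ and continuous in $\psi$, $F(\cdot,\mu\Psi+\eta_i)\to F(\cdot,\mu\Psi+\eta)$ a.e. along it. By (21) and the absolute bounds in Step (c), dominated convergence in the integral defining $\mathcal R$ gives $S(\eta_i)\to S(\eta)$ pointwise. The majorant in $\mathcal C$ then gives convergence in $X$. As this holds for a further subsequence of any subsequence, $S(\eta_i)\to S(\eta)$.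

**Compactness of $S(X)$.** All functions $\mathcal R[F(\cdot,\mu\Psi+\eta)]$ and their sources are uniformly locally bounded in $H$, by (22) and (21). By Lemma 4 they are bounded in $W^{2,t}(B')$ for every ball $B'\Subset H$, hence locally equicontinuous for $t>2$. By Arzelà–Ascoli and a diagonal argument every sequence has a subsequence converging locally uniformly in $H$, and by the majorant in $\mathcal C$ it converges in $X$.

By Schauder's fixed point theorem $S$ has a fixed point $\eta\in\mathcal C$. Extend it to $H$ by the formula for $\mathcal R$, and put $\psi=\mu\Psi+\eta$. Then $\psi\in W^{2,t}_{loc}(H)\subset C^1(H)$, (22) holds for $\eta$, and $\Delta_K\psi=F(\cdot,\psi)$ a.e. in $\Omega$.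

## 9. The bounds $0\le\psi\le2\mu\Psi$ near the axis

Here we show $T\psi=\psi$, so that the true equation holds.

**Region $s\ge\delta r$, $r\le1$.** By (22), $|\eta|\le C'\mu^{1+\gamma}\delta^{-\beta}r^{p+\sigma}\le\frac14\mu r^p$. Hence $|\psi|\le M_0\mu r^p+\frac14\mu r^p\le2M_0\mu r^p$.

**Region $D=\{s<\delta r,\ r<1\}\subset H$.** On $\partial D\cap H$ either $s=\delta r$, or $r=1$ and $s\le\delta$. In both cases $|\eta|\le\frac14\mu r^p$: in the first by the previous paragraph, in the second by the second bound of (22). With $\Psi\ge\frac12r^p$ this gives $0<\psi<2\mu\Psi$ on $\partial D\cap H$. In $D$, (22) gives $|\psi|\le C+Cs^{-\beta}$ with $\beta<K-2$. Therefore, for each $\epsilon>0$, the functions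
$$\zeta_1=-\psi-\epsilon s^{2-K},\qquad\zeta_2=\psi-2\mu\Psi-\epsilon s^{2-K}$$
tend to $-\infty$ as $s\to0$, in particular at the origin, and so $\limsup\zeta_i\le0$ at every point of $\partial D$. Where $\zeta_1>0$ we have $\psi<0$, so $T\psi=0$ (or $r\ge\frac12$), $F=0$, and by (10) $\Delta_K\zeta_1=-F=0$. And $\Delta_K\zeta_2=F\ge0$ everywhere in $D$. Lemma 5 gives $\zeta_1,\zeta_2\le0$. Letting $\epsilon\to0$,
$$0\le\psi\le2\mu\Psi\le2M_0\mu r^p\qquad\text{in }D. \tag{23}$$

So $T\psi=\psi$ for $r<\frac12$, and there $\Delta_K\psi=s^{b-2}g(s^{-b}\psi)$. The right side is $C^1$, because $g$ and $\psi$ are. On a small ball, compare $\psi$ with the $C^{2,\alpha}$ solution, given by Schauder theory, of the linear problem with this right side and boundary values $\psi$. The two agree by the Aleksandrov maximum principle, so $\psi\in C^2$. By (13),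
$$u:=Ls^{-a}-s^{-m}\psi\quad\text{satisfies}\quad\Delta u+u_+^q=0\ \text{ in }\{0<r<\tfrac12,\ s>0\}. \tag{24}$$
For $s\ge\delta r$ we have $|s^{-b}\psi|\le2M_0\mu\delta^{-b}r^{p-b}\le\tau_0\le\frac L2$, hence
$$\tfrac L2s^{-a}\le u\le\tfrac{3L}2s^{-a}\qquad(s\ge\delta r,\ r<\tfrac12). \tag{25}$$

## 10. The core rescaled to unit width

What is missing is a neighborhood of the axis: we need $u>0$ there, and smoothness across the axis. So far $u$ could be singular, or negative, on it.

**Where the linear correction dominates.** Choose $C_1\ge1$ with $C'C_1^{-b\gamma}\le\frac14$ and $2M_0C_1^{-b}\le\frac L2$. If $s\ge C_1(\mu r^p)^{1/b}$, then $\mu r^ps^{-b}\le C_1^{-b}$, and (22) gives $|\eta|\le\frac14\mu r^p$. Together with (12) and (23),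
$$s<\delta r,\ s\ge C_1(\mu r^p)^{1/b},\ r<\tfrac12\ \Longrightarrow\ \tfrac14\mu r^p\le\psi\le2M_0\mu r^p,\quad s^{-b}\psi\le\tfrac L2. \tag{26}$$

**Rescaling.** For $z_0\neq0$ with $\zeta_0=|z_0|<\frac18$, let
$$s_1=s_1(\zeta_0)=C_1\big(\mu(2\zeta_0)^p\big)^{1/b},\qquad\Lambda=\frac{\zeta_0}{2s_1}.$$
Since $p>b$, $\Lambda\to\infty$ as $z_0\to0$. "For $\Lambda$ large" means $\Lambda\ge\Lambda_*$ with a fixed $\Lambda_*\ge\max(4,2/\delta)$; $\Lambda_*$ and all constants below are independent of $z_0$. On $\{s\le s_1,\ |z-z_0|\le\zeta_0/2\}$ we have $s\le s_1=\zeta_0/(2\Lambda)\le\min(\zeta_0/8,\delta\zeta_0/4)$ and $\zeta_0/2\le|z|\le3\zeta_0/2$. So $\zeta_0/2\le r\le2\zeta_0<\frac12$ and $s<\delta r$. Set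
$$v(y',t)=s_1^a\,u(s_1y',z_0+s_1t)\quad\text{on }Q=\{0<|y'|\le1,\ |t|\le\Lambda\}.$$
From now on in this section $s:=|y'|$. As $a+2=qa$, $-\Delta v=v_+^q$; and $v$ depends only on $(s,t)$. In these variables $v=Ls^{-a}-s^{-m}s_1^{-b}\psi$. By (23), $r\le2\zeta_0$ and $s_1^{-b}\mu(2\zeta_0)^p=C_1^{-b}$, we get $0\le s_1^{-b}\psi\le2M_0C_1^{-b}\le\frac L2$, so
$$-\tfrac L2s^{-m}\le v\le Ls^{-a}\quad\text{on }Q. \tag{27}$$
On $s=1$ the original radius is $s_1\ge C_1(\mu r^p)^{1/b}$, so (26) applies, and $s_1^{-b}\psi\ge\frac14\mu(\zeta_0/2)^ps_1^{-b}=\frac14\,4^{-p}C_1^{-b}=:L\delta_0$. Hence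
$$\tfrac L2\le v\le(1-\delta_0)L\quad\text{on }s=1,\qquad0<\delta_0\le\tfrac12, \tag{28}$$
where $\delta_0\le\frac12$ because $L\delta_0\le2M_0C_1^{-b}\le\frac L2$.

We recall two facts about superharmonic functions (lower semicontinuous, at least equal to their averages over balls). If $v\in L^1_{loc}$ and $-\Delta v\ge0$ in $\mathcal D'$, then $v$ agrees a.e. with a superharmonic function, the limit of averages of $v$ over shrinking balls. And a superharmonic function on a bounded domain with nonnegative lower limits at the boundary is nonnegative.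

**Step 1. The equation holds across the axis.** We show $-\Delta v=v_+^q$ in $\mathcal D'(\{|y'|<1,|t|<\Lambda\})$. By (27), $|v|\le Ls^{-m}$ and $v_+^q\le L^qs^{-a-2}$, and these are in $L^1_{loc}$ because $m<n$ and $a+2<n$. Take cutoffs $\chi_\epsilon(s)$ with $\chi_\epsilon=0$ for $s<\epsilon$, $\chi_\epsilon=1$ for $s>2\epsilon$, $|\chi_\epsilon'|\le C\epsilon^{-1}$, $|\chi_\epsilon''|\le C\epsilon^{-2}$. Testing with $\chi_\epsilon\varphi$ is legitimate, since $v\in C^2$ off the axis. The terms in which a derivative falls on $\chi_\epsilon$ are at most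
$$C\epsilon^{-2}\int_{\epsilon<|y'|<2\epsilon}|y'|^{-m}dy'\le C\epsilon^{n-2-m}\to0 .$$
The remaining terms converge by dominated convergence. The condition $m<n-2$ matters: $s^{2-n}$ is harmonic off the axis, but across it $-\Delta s^{2-n}$ is a positive multiple of the length measure on the axis.

So $v$ has a superharmonic representative. Off the axis $v$ is continuous, so there it equals $v$. We use this representative.

**Step 2. Lower bound: $v\ge L/4$ for $|y'|<1$, $|t|\le\Lambda/2$, if $\Lambda$ is large.** First, $v_-=\max(-v,0)$ is subharmonic, and $v_-\le\frac L2s^{-m}$ off the axis. Let $|t|\le\Lambda-1$. If $s\le\frac12$, average over the ball of radius $\frac14$, which lies in $\{s\le\frac34,|t|<\Lambda\}$; since $m<n$ the average of $\frac L2s^{-m}$ is bounded. If $s\ge\frac12$, use (27). So $v_-\le C_*$ for $|t|\le\Lambda-1$. Next, $\Delta[(2-s^2)\cosh t]=(2-2n-s^2)\cosh t<0$, so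
$$v-\tfrac L2+\big(C_*+\tfrac L2\big)(2-s^2)\frac{\cosh t}{\cosh(\Lambda-1)}$$
is superharmonic in $\{s<1,|t|<\Lambda-1\}$. Its lower limits at the boundary are nonnegative: at $s=1$ by (28), and at $|t|=\Lambda-1$ because $v\ge-C_*$ and $2-s^2\ge1$. So it is nonnegative, and for $|t|\le\Lambda/2$
$$v\ge\tfrac L2-2\big(C_*+\tfrac L2\big)\frac{\cosh(\Lambda/2)}{\cosh(\Lambda-1)}\ge\tfrac L4$$
for $\Lambda$ large.

**Step 3. A gap below $U_\infty$: $v\le\tau_1Ls^{-a}$ for $0<s\le1$, $|t|\le\Lambda/4$, with $\tau_1=1-\delta_0/\sqrt2<1$.** The gap on $s=1$ in (28) has to be carried to all smaller $s$. Let $\tau(t)=1-\delta_0\cos(\pi t/\Lambda)$ for $|t|\le\Lambda/2$, and $\bar V=\tau(t)U_\infty$ with $U_\infty=Ls^{-a}$. Let $c_1=\inf_{\tau\in[1-\delta_0,1)}\frac{\tau-\tau^q}{1-\tau}$; this is positive, since the quotient is positive and tends to $q-1$ as $\tau\to1$. For $s\le1$ we have $U_\infty^q\ge L^{q-1}U_\infty$, and $\tau''=\delta_0\frac{\pi^2}{\Lambda^2}\cos(\pi t/\Lambda)$. So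
$$-\Delta\bar V-\bar V^q=(\tau-\tau^q)U_\infty^q-\tau''U_\infty\ge\delta_0\cos\big(\tfrac{\pi t}\Lambda\big)\Big(c_1L^{q-1}-\frac{\pi^2}{\Lambda^2}\Big)U_\infty\ge0$$
for $\Lambda$ large. Let $d=v-\bar V$ on $\{0<s<1,|t|<\Lambda/2\}$. On $s=1$, $d\le0$ by (28), because $\tau\ge1-\delta_0$. On $|t|=\Lambda/2$, $\tau=1$ and $d\le0$ by (27). Where $d>0$ we have $v>\bar V>0$, and by convexity and $v\le Ls^{-a}$,
$$-\Delta d\le v^q-\bar V^q\le qv^{q-1}d\le As^{-2}d .$$
By (11), $\zeta=s^md$ satisfies $\Delta_K\zeta=s^m(\Delta d+As^{-2}d)\ge0$ on $\{\zeta>0\}$. As $s\to0$, $\zeta\le s^mv\le Ls^b\to0$ from above. Lemma 5 gives $d\le0$. For $|t|\le\Lambda/4$ the cosine is at least $1/\sqrt2$, and the claim follows.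

**Step 4. A better power: $v\le2Ls^{-e_0}$ for $0<s\le1$, $|t|\le1$, with some $e_0\in(0,a)$.** The gap improves the potential, and this lowers the exponent. For $|t|\le\Lambda/4$, Steps 2 and 3 give $v>0$ and
$$-\Delta v=v^q\le A_1s^{-2}v,\qquad A_1=\tau_1^{q-1}a(n-2-a)<a(n-2-a)<A. \tag{29}$$
As $k\mapsto k(n-2-k)$ is continuous, fix $a_1\in(0,a)$ with $a_1(n-2-a_1)\ge A_1$. Fix also $\lambda>0$ with $\lambda^2\le a(n-2-a)-A_1$, $\varsigma_*\in(0,1)$ with $\varsigma_*^{a-a_1}\le\frac14$, and $\Lambda_1>0$ with $2e^{-\lambda\Lambda_1}\le\frac14$.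

*Claim.* If $v\le\kappa Ls^{-a}$ for $s\le\varsigma\le1$, $|t|\le\ell\le\Lambda/4$, where $\ell\ge\Lambda_1\varsigma$, then $v\le\frac\kappa2Ls^{-a}$ for $s\le\varsigma_*\varsigma$, $|t|\le\ell-\Lambda_1\varsigma$.

To prove it, let $\epsilon>0$ and
$$\mathcal B=\kappa L\varsigma^{-a}\Big[\Big(\frac s\varsigma\Big)^{-a_1}+\Big(\frac s\varsigma\Big)^{-a}\frac{\cosh(\lambda t/\varsigma)}{\cosh(\lambda\ell/\varsigma)}\Big]+\epsilon s^{-m}.$$
For $s\le\varsigma$ we have $\Delta\mathcal B+A_1s^{-2}\mathcal B\le0$ term by term, using (1). The first term is multiplied by $\big(A_1-a_1(n-2-a_1)\big)s^{-2}\le0$. The second is multiplied by $\big(A_1-a(n-2-a)\big)s^{-2}+\lambda^2\varsigma^{-2}\le0$, because $s^{-2}\ge\varsigma^{-2}$. The third is multiplied by $(A_1-m(n-2-m))s^{-2}=(A_1-A)s^{-2}<0$, by (4). Moreover $\mathcal B\ge v$ on $s=\varsigma$ by the first term, on $|t|=\ell$ by the second, and for $s$ near $0$ by the third, as $m>a$ and $v\le Ls^{-a}$. Let $d=v-\mathcal B$ on $\{0<s<\varsigma,|t|<\ell\}$.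 Where $d>0$, (29) gives $\Delta d\ge-A_1s^{-2}d$, so by (11) $\Delta_K(s^md)=s^m(\Delta d+As^{-2}d)\ge(A-A_1)s^{m-2}d\ge0$. Lemma 5 gives $v\le\mathcal B$; now let $\epsilon\to0$. For $s\le\varsigma_*\varsigma$ the first term equals $\kappa Ls^{-a}(s/\varsigma)^{a-a_1}\le\frac14\kappa Ls^{-a}$. For $|t|\le\ell-\Lambda_1\varsigma$ the second is at most $\frac14\kappa Ls^{-a}$, since
$$\frac{\cosh\big(\lambda(\ell/\varsigma-\Lambda_1)\big)}{\cosh(\lambda\ell/\varsigma)}\le\frac{e^{\lambda(\ell/\varsigma-\Lambda_1)}}{\frac12e^{\lambda\ell/\varsigma}}=2e^{-\lambda\Lambda_1}\le\tfrac14 .$$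
This proves the claim.

Start from $\kappa=1$, $\varsigma=1$, $\ell=\Lambda/4$, which is allowed by (27), and iterate with $\varsigma_j=\varsigma_*^j$, $\kappa=2^{-j}$, $\ell_j=\frac\Lambda4-\Lambda_1\sum_{i<j}\varsigma_*^i$. If $\frac\Lambda4\ge1+\frac{\Lambda_1}{1-\varsigma_*}$, then $\ell_j-\Lambda_1\varsigma_j=\ell_{j+1}\ge1$ for all $j$, so the claim applies at every stage, and
$$v\le2^{-j}Ls^{-a}\qquad\text{for }s\le\varsigma_*^j,\ |t|\le1,\ j\ge0 .$$
Put $c=\frac{\log2}{\log(1/\varsigma_*)}$, so $\varsigma_*^c=\frac12$. For $\varsigma_*^{j+1}<s\le\varsigma_*^j$, $2^{-j}=2\varsigma_*^{c(j+1)}\le2s^c$. Hence $v\le2Ls^{-e_0}$ with $e_0=a-c$. From $\varsigma_*^{a-a_1}\le\frac14$ we get $c\le\frac{a-a_1}2<a$, so $e_0\in(0,a)$.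

**Step 5. Boundedness and smoothness near $y=0$.** Let $B_\rho\subset\mathbb R^N$ be the ball about $y=0$, $\rho\le1$; we have $v\ge\frac L4>0$ in it by Step 2. Write $v=w_\rho+h$ in $B_\rho$ with $w_\rho=c_N|\cdot|^{2-N}*(v^q\chi_{B_\rho})$, where $c_N|\cdot|^{2-N}$ is the fundamental solution of $-\Delta$. By Step 1 and Weyl's lemma $h$ is harmonic. Since $v\le Ls^{-a}$ and $v^q\le L^qs^{-a-2}$ are integrable with bounds independent of $z_0$, $\|h\|_{L^1(B_\rho)}\le\|v\|_{L^1(B_\rho)}+\|w_\rho\|_{L^1(B_\rho)}\le C$, and the mean value property gives $|h|\le C(\rho)$ on $B_{\rho/2}$.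

For $0<e<n$, $e\ne2$, and $0<|x'|<1$, integration in $t$ over $\mathbb R$ gives
$$\int_{B_\rho}|x-y|^{2-N}|y'|^{-e}dy\le C\int_{|y'|<1}|x'-y'|^{2-n}|y'|^{-e}dy'\le C\big(1+|x'|^{2-e}\big). \tag{30}$$
For the last inequality split the $y'$-integral. Where $|y'|<\frac12|x'|$ we have $|x'-y'|\ge\frac12|x'|$, and the part is at most $C|x'|^{2-n}|x'|^{n-e}$. Where $\frac12|x'|\le|y'|\le2|x'|$, it is at most $C|x'|^{-e}\int_{|x'-y'|\le3|x'|}|x'-y'|^{2-n}dy'\le C|x'|^{2-e}$. Where $|y'|>2|x'|$ (empty if $2|x'|\ge1$), $|x'-y'|\ge\frac12|y'|$, and it is at most $C\int_{2|x'|}^1\varrho^{1-e}d\varrho\le C(1+|x'|^{2-e})$.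

Now suppose $v\le Cs^{-e_i}$ on $B_\rho$ off the axis, with $0<e_i<a$. Then $qe_i<qa=a+2<n$. If $qe_i\ne2$, (30) gives $v\le C(1+s^{2-qe_i})$ on $B_{\rho/2}$ off the axis. Begin with $e_0$ and $\rho=1$ from Step 4.

* If $qe_i<2$, $v$ is bounded on $B_{\rho/2}$ off the axis, and we stop.
* If $qe_i>2$, we get $v\le Cs^{-e_{i+1}}$ with $e_{i+1}=qe_i-2>0$, and $a-e_{i+1}=a+2-qe_i=q(a-e_i)$, so $e_{i+1}<a$. Since the gap $a-e_i$ stays below $a$ and is multiplied by $q>1$ each time, this happens only finitely often.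
* If $qe_i=2$, first increase $e_i$ so slightly that still $e_i<a$ and $q(qe_i-2)<2$. The bound $v\le Cs^{-e_i}$ remains true as $s\le1$. One application of the second case then leads to the first.

The number of rounds depends only on $q,a,e_0$. So $v\le C$ off the axis on some $B_{\rho_*}$, with $C,\rho_*$ independent of $z_0$.

Thus $\Delta v=-v^q$ in $\mathcal D'(B_{\rho_*})$ with bounded right side. After modification on the axis, a null set, $v\in W^{2,t}_{loc}\cap C^{1,\alpha}_{loc}$. By continuity $v\ge\frac L4$, so $v^q$ is Hölder continuous, and $v\in C^{2,\alpha}$ near $y=0$ with $\Delta v+v^q=0$.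

## 11. Positivity, regularity and the exact rate

Choose $\varepsilon_0<\frac18$ such that $\Lambda\ge\Lambda_*$ for $0<|z_0|<\varepsilon_0$. By Step 5, $u$ extends continuously to the axis points $(0,z_0)$ with $0<|z_0|<\varepsilon_0$, and is $C^2$ near each of them. Off the axis it is $C^2$ by (24). Note that $s<\delta r$ implies $s<r/2$, hence $r\le2|z|$ and $z\neq0$.

**Positivity for $0<r<\varepsilon_0$.** If $s\ge\delta r$, $u>0$ by (25). If $s<\delta r$ and $s\le s_1(|z|)$, take $z_0=z$, $t=0$: $u>0$ by Step 2, by (28) if $s=s_1$, and by Step 5 on the axis. If $s<\delta r$ and $s>s_1(|z|)$, then $r\le2|z|$ gives $s\ge C_1(\mu r^p)^{1/b}$, so by (26) $u=s^{-a}(L-s^{-b}\psi)\ge\frac L2s^{-a}>0$.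

So $u>0$, $u_+=u$, $u\in C^2(B^*(O,\varepsilon_0))$ and $\Delta u+u^q=0$ in $B^*(O,\varepsilon_0)$.

**Lower rate.** By Steps 2 and 5, $u(0,z_0)=s_1^{-a}v(0,0)\ge\frac L4s_1(|z_0|)^{-a}=c\,|z_0|^{-pa/b}$ with $c>0$ independent of $z_0$. Hence $\limsup_{x\to0}|x|^{pa/b}u>0$, and as $p>b$, $|x|^{2/(q-1)}u\to\infty$ along the axis.

**Upper rate.** For $s\ge\delta r$, (25) gives $u\le Cr^{-a}$. For $s<\delta r$ and $s\ge s_1(|z|)$, (23) gives $u\le Ls^{-a}\le Ls_1^{-a}$. For $s<\delta r$ and $s<s_1(|z|)$, take $z_0=z$ and $\rho=\rho_*/2$: $v(y',0)\le L\rho^{-a}$ if $|y'|\ge\rho$ by (27), and $v(y',0)\le C$ if $|y'|<\rho$ by Step 5. So $u\le Cs_1^{-a}$. In the last two cases $|z|\ge r/2$, so $s_1(|z|)^{-a}\le Cr^{-pa/b}$. Since $pa/b>a$, we get $u\le C|x|^{-pa/b}$ near $O$, and the limsup is finite.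

**Limit off the axis.** We have $r^au=(\sin\theta)^{-a}(L-s^{-b}\psi)$, and $|\psi|\le2M_0\mu r^p$ for $r<\frac12$ by Section 9. So $|s^{-b}\psi|\le2M_0\mu r^{p-b}(\sin\theta)^{-b}\to0$, locally uniformly for $\theta\in(0,\pi)$.

With the scaling at the end of Section 2 this proves Theorem 1. $\blacksquare$

One can check directly that these solutions are consistent with (8). For $0<r<\varepsilon_0$, (23) and (25) give $r^au\le C(\sin\theta)^{-a}$ off the axis. The measure on $S^{N-1}=S^n$ is proportional to $\sin^{n-1}\theta\,d\theta$ times the measure of $S^{n-1}$, so $(\sin\theta)^{-a\alpha}$ is integrable when $a\alpha<n$. For $\alpha<\frac N{N-2}=\frac{n+1}{n-1}<2$ and $a<\frac{n-4}2$ we have $a\alpha<n-4$. The averages of $r^au$ over spheres therefore stay bounded, although $r^au$ is unbounded along the axis.
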